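# Von Neumann regular semigroup algebras and local finiteness

## 1. A monoid with an invertible sandwich matrix

Let $H$ be a monoid with zero in which $1\neq 0$, let $E$ be a finite nonempty set with $m=|E|$, and let $B$ be an $E\times E$ matrix with entries in $H$. Take a second copy $\bar E=\{\bar e:e\in E\}$ of $E$ and form the matrix
$$P=\begin{pmatrix}B&I\\ I&0\end{pmatrix}\tag{1}$$
with rows and columns indexed by $E\sqcup\bar E$. Its entries lie in $H$.

**Definition.** $\mathcal E(H;B)$ is the set $\{1,0\}\cup\{(i,h,j): i,j\in E\sqcup\bar E,\ h\in H,\ h\neq0\}$ with identity $1$, zero $0$, and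
$$(i,h,j)(i',g,j')=(i,\,hP_{ji'}g,\,j'),\tag{2}$$
where a triple with middle entry $0$ is read as $0$.

The product is associative, since both bracketings of three triples give $(i,\,hP_{ji'}gP_{j'i''}f,\,j'')$. This is a Rees matrix semigroup over $H$ with sandwich matrix $P$, with an identity adjoined.

Two features matter. First, since $P_{ef}=B_{ef}$ for $e,f\in E$, products of the elements $(e,1,e)$ are read through $B$:
$$(e_L,1,e_L)\cdots(e_1,1,e_1)=(e_L,\;B_{e_Le_{L-1}}\cdots B_{e_2e_1},\;e_1).\tag{3}$$
Second, whatever $B$ is, each $(e,1,e)$ has a generalized inverse: since $P_{e\bar e}=P_{\bar e e}=1$, we get $(e,1,e)(\bar e,1,\bar e)(e,1,e)=(e,1,e)$.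

**Example 1.** Let $E=\{e\}$ and $H=\{0,1\}$. Then $\mathcal E(H;B)$ has six elements. With $\alpha=(e,1,e)$ we have $\alpha^2=(e,B,e)$, so $\alpha^2=\alpha$ if $B=1$ and $\alpha^2=0$ if $B=0$. In both cases $\alpha(\bar e,1,\bar e)\alpha=\alpha$.

Let $K$ be a field. For a semigroup $S$ with zero $\theta$, the *contracted* algebra is $K_0[S]=K[S]/K\theta$; it has the nonzero elements of $S$ as a basis. Since $\theta$ is a central idempotent of $K[S]$ and $K[S]\theta=K\theta$, we have $K[S]\cong K_0[S]\times K$.

**Proposition 1.** The linear map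
$$\Psi:K_0[\mathcal E(H;B)]\to K\times M_{2m}(K_0[H]),\qquad 1\mapsto(1,I),\quad (i,h,j)\mapsto(0,\,hE_{ij}P),$$
is an isomorphism of algebras. It is natural: a homomorphism $f:H\to H'$ preserving $0$ and $1$ induces a homomorphism $\mathcal E(H;B)\to\mathcal E(H';f(B))$, $(i,h,j)\mapsto(i,f(h),j)$, and under $\Psi$ this corresponds to $\mathrm{id}_K\times M_{2m}(f)$.

**Proof.** Here $hE_{ij}$ is the matrix with the entry $h$ at $(i,j)$ and zeros elsewhere. The map is multiplicative because $hE_{ij}P\cdot gE_{i'j'}P=hP_{ji'}g\,E_{i'' j'}P$ with $i''=i$, which is the image of (2). For bijectivity, $P$ is invertible over $K_0[H]$: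
$$\begin{pmatrix}B&I\\ I&0\end{pmatrix}\begin{pmatrix}0&I\\ I&-B\end{pmatrix}=\begin{pmatrix}I&B-B\\0&I\end{pmatrix}=I,\qquad \begin{pmatrix}0&I\\ I&-B\end{pmatrix}\begin{pmatrix}B&I\\ I&0\end{pmatrix}=\begin{pmatrix}I&0\\B-B&I\end{pmatrix}=I .$$
The matrices $hE_{ij}$ with $h\ne0$ form a basis of $M_{2m}(K_0[H])$, and right multiplication by $P$ is bijective. So the triples go to a basis of $0\times M_{2m}(K_0[H])$, and together with $(1,I)$ this is a basis of the whole. Naturality is the formula $hE_{ij}P\mapsto f(h)E_{ij}f(P)$. $\blacksquare$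

**What this is for.** Let $F$ be the free monoid on letters $\alpha_e$ ($e\in E$) with a zero adjoined. The homomorphism $F\to\mathcal E(H;B)$, $\alpha_e\mapsto(e,1,e)$, followed by the second component of $\Psi$, is the substitution
$$\varphi_B:K\langle\alpha_e:e\in E\rangle\to M_{2m}(\Lambda),\qquad \alpha_e\mapsto E_{ee}P=\begin{pmatrix}E_{ee}B&E_{ee}\\0&0\end{pmatrix}\tag{4}$$
with $\Lambda=K_0[H]$. We use (4) as the definition of $\varphi_B$ for every unital $K$-algebra $\Lambda$ and every $B\in M_E(\Lambda)$. If $H$ itself is free on new letters, the construction can be repeated, with a new matrix at each step. The limit of the resulting tower is a monoid, and the matrices are ours to choose. They will be chosen so that every element of the limit algebra acquires a generalized inverse, while by (3) infinitely many products of the first letters stay distinct. This will be possible exactly in positive characteristic.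

## 2. Regularity versus local finiteness: statements and first tests

A semigroup $S$ is *locally finite* if every finitely generated subsemigroup of $S$ is finite. An element $a$ of an associative algebra $A$ is *regular* if $axa=a$ for some $x\in A$, and $A$ is *(von Neumann) regular* if all its elements are. For instance, matrix algebras over a field are regular, and so are finite products of regular algebras.

**Problem.** Is $S$ locally finite whenever $K[S]$ is a von Neumann regular algebra?

The answer is known to be yes when $K[S]$ satisfies a polynomial identity. In general it depends only on the characteristic of $K$, and so it is negative. We write $S^1$ for $S$ if $S$ has an identity, and for $S$ with an identity adjoined otherwise.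

**Theorem A.** Let $\operatorname{char}K=0$. If $K[S]$ is regular, then $S$ is locally finite. More precisely, it suffices that for every finite nonempty $F\subseteq S$ some power $(1-\lambda\sum_{s\in F}s)^k$ ($k\ge1$, $\lambda\in\mathbb Q$, $0<\lambda<1/|F|$) is a regular element of $K[S^1]$.

**Theorem B.** For every prime $p$ there is a countable monoid $S$ with zero, containing an infinite $3$-generated subsemigroup, such that $L[S]$ is regular for *every* field $L$ of characteristic $p$.

**Corollary.** For a field $K$, the implication "$K[S]$ regular $\Rightarrow$ $S$ locally finite" holds for all semigroups $S$ if and only if $\operatorname{char}K=0$.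

The Corollary follows at once: Theorem A gives one direction, and Theorem B with $L=K$ the other. Over every field the following survives. It is not used for A or B.

**Theorem C.** If $K[S]$ is regular, then $S$ is periodic, and all subgroups of $S$ are locally finite without elements of order $\operatorname{char}K$.

**First tests.** If $S=\{s,s^2,s^3,\dots\}$ is infinite, then $sxs$ lies in the span of $s^3,s^4,\dots$ for all $x\in K[S]$, so $s$ is not regular. If $S$ is an infinite cyclic group with generator $s$, then $K[S]$ is a domain, and $(1-s)x(1-s)=1-s$ would force $x(1-s)=1$; the augmentation $s\mapsto1$ gives $0=1$. So the obvious infinite finitely generated examples have non-regular algebras. The converse implication is false and is not being asked: for $S=\{0,s\}$ with $s^2=0$, the quotient $K_0[S]=Ks$ has zero multiplication, so $K[S]$ is not regular although $S$ is finite.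

Two elementary facts are used throughout.

**Lemma 2.** If $I$ is an ideal of a unital ring $R$, and $I$ and $R/I$ are regular, then $R$ is regular. In particular, if $K[S]$ is regular, so is $K[S^1]$.

**Proof.** Given $a\in R$, choose $x$ with $c=a-axa\in I$, and then $y\in I$ with $c=cyc$. Since $c=a(1-xa)=(1-ax)a$,
$$a=axa+cyc=a\bigl(x+(1-xa)\,y\,(1-ax)\bigr)a .$$
If $S$ has no identity, apply this to the ideal $K[S]$ of $K[S^1]$, whose quotient is $K$. $\blacksquare$

**Lemma 3.** Let $k\subseteq K$ be fields and $a\in k[S]$. If $axa=a$ is solvable with $x\in K[S]$, it is solvable with $x\in k[S]$.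

**Proof.** Fix the support of a solution $x=\sum_t x_tt$. Then $\sum_tx_t\,ata=a$ is a finite system of linear equations with coefficients in $k$ for the $x_t$. A linear system over $k$ that is solvable over $K$ is solvable over $k$. $\blacksquare$

## 3. Positive coefficients in characteristic 0

**Proof of Theorem A.** If $K[S]$ is regular, then $K[S^1]$ is regular by Lemma 2, so the weaker hypothesis holds (with $k=1$). Assume the weaker hypothesis, let $F=\{s_1,\dots,s_d\}$ with $d=|F|$, and let $T$ be the subsemigroup generated by $F$. We must show that $T$ is finite. Put $U=\sum_is_i$ and $b=1-\lambda U\in\mathbb Q[S^1]$, where $\lambda,k$ are such that $b^k$ is regular in $K[S^1]$.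

**Step 1: a rational generalized inverse.** By Lemma 3 there is $x\in\mathbb Q[S^1]$, with finite support, such that $b^kxb^k=b^k$.

**Step 2: identify $x$ in a larger algebra.** Consider the Banach algebra $\ell^1(S^1,\mathbb R)\supseteq\mathbb Q[S^1]$ under convolution. There $\|\lambda U\|\le\lambda d<1$, so $b$ and $b^k$ are invertible. Multiplying $b^kxb^k=b^k$ on both sides by the inverse of $b^k$ gives
$$x=(b^k)^{-1}=\sum_{m\ge0}\binom{m+k-1}{m}\lambda^mU^m .$$

**Step 3: nothing cancels.** All coefficients of all $U^m$ are nonnegative. If $t\in T$ is a product of $m$ generators, then $t$ has coefficient at least $1$ in $U^m$, so its coefficient in $x$ is at least $\lambda^m>0$. Hence $T\subseteq\operatorname{supp}x$, which is finite. $\blacksquare$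

So a counterexample needs cancellation among sums of products of generators, with all coefficients equal to $1$. In characteristic $p$ a sum of $p$ equal terms vanishes. Theorem B turns this into a construction.

## 4. Periodicity and subgroups over every field

**Proof of Theorem C.**

**Step 1: $S$ is periodic.** Let $s\in S$ and $a=1-s$. By Lemma 2 there is $x\in K[S^1]$ with $axa=a$. Put $y=1-xa$. Then $ay=a-axa=0$, that is, $sy=y$. Hence $\operatorname{supp}y\subseteq s\cdot\operatorname{supp}y$, and since $\operatorname{supp}y$ is finite, $s$ permutes it by left multiplication.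

Let $\sim$ be the equivalence relation on $S^1$ generated by $t\sim ts$. Two elements $t,t'$ are equivalent if and only if $ts^i=t's^j$ for some $i,j\ge0$, since this relation is an equivalence relation: the orbits of the map $t\mapsto ts$ that meet stay together. The element $xa=\sum_tx_t(t-ts)$ has coefficient sum $0$ on each class, so $y=1-xa$ has coefficient sum $1$ on the class of $1$. Thus some $u\in\operatorname{supp}y$ satisfies $us^i=s^j$ with $i,j\ge0$. As $s$ permutes the finite set $\operatorname{supp}y$, also $s^ku=u$ for some $k\ge1$. Therefore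
$$s^{k+j}=s^kus^i=us^i=s^j,$$
and $s$ has only finitely many powers.

**Step 2: reach the group algebra of a maximal subgroup.** Let $e=e^2\in S$ and $M=eSe$. Then $K[M]=eK[S]e$ is regular: if $a\in eK[S]e$ and $axa=a$, then $a(exe)a=a$. Next, $M$ is a periodic monoid. If $ac=1$ in $M$ (where $1=e$) and $a^{i+k}=a^i$ with $k\ge1$, multiplying by $c^i$ on the right gives $a^k=1$; so $a$ is a unit. Dually for left inverses. Hence $ab$ is a unit only if $a$ and $b$ are, and the non-units of $M$ form an ideal or the empty set. So $K[G_e]$, with $G_e$ the unit group of $M$, is a quotient of $K[M]$, hence regular.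

**Step 3: apply the theorem for groups.** By the Auslander–Connell–Villamayor theorem, $K[G]$ is regular if and only if $G$ is locally finite with no element of order $\operatorname{char}K$. So $G_e$ has these properties, and each subgroup of $S$ lies in $G_e$, where $e$ is its identity. $\blacksquare$

## 5. Towers and their limits

From here on we prove Theorem B. This section iterates §1 and reduces regularity to a statement about matrices over free algebras. Here $K$ is any field.

**Data.** Let $E^{(0)},E^{(1)},\dots$ be finite nonempty sets. Let $F_i$ be the free monoid on letters $\alpha_e$ ($e\in E^{(i)}$) with zero adjoined, so that $K_0[F_i]=K\langle\alpha_e:e\in E^{(i)}\rangle=:\Lambda^{(i)}$. Let $B_i$ be an $E^{(i)}\times E^{(i)}$ matrix with entries in $\{0,1\}\cup\{\text{letters of }F_{i+1}\}$.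

**Finite levels.** Put $S_{l,l}=F_l$, and by descending induction on $i$
$$S_{i,l}=\mathcal E(S_{i+1,l};B_i)\qquad(l>i).$$
The canonical homomorphism $F_i\to S_{i,l}$ is the identity for $l=i$ and is $\alpha_e\mapsto(e,1,e)$, with $e$ in the unbarred copy, for $l>i$. The entries of $B_i$ are read in $S_{i+1,l}$ through the canonical map from $F_{i+1}$.

**Transitions $S_{i,l}\to S_{i,l+1}$.** For $i=l$ take the canonical map $F_l\to\mathcal E(F_{l+1};B_l)$. For $i<l$ take the map induced, as in Proposition 1, by $S_{i+1,l}\to S_{i+1,l+1}$. We check by descending induction on $i$ that these are well defined and commute with the canonical maps from $F_i$. For $i=l$ this is the definition. For $i<l$, the transition on $S_{i+1,\cdot}$ commutes with the canonical maps from $F_{i+1}$, so it carries $B_i$ read in $S_{i+1,l}$ to $B_i$ read in $S_{i+1,l+1}$. Thus the induced map goes to the right monoid, and it sends $(e,1,e)$ to $(e,1,e)$.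

**Limit.** Let $H_i=\varinjlim_lS_{i,l}$: its elements are represented by elements of the $S_{i,l}$, and two represent the same element if and only if they agree at some later level. Since $1\ne0$ in every $S_{i,l}$, we have $1\neq0$ in $H_i$.

**Proposition 4.** $H_i=\mathcal E(H_{i+1};B_i)$.

**Proof.** The maps $S_{i,l}=\mathcal E(S_{i+1,l};B_i)\to\mathcal E(H_{i+1};B_i)$ for $l>i$ are compatible and induce a homomorphism from $H_i$. It is surjective because every element of $H_{i+1}$ comes from some $S_{i+1,l}$. It is injective. Indeed, if two triples at level $l$ have the same nonzero image, their outer indices agree and their middle entries agree in $H_{i+1}$, hence in some $S_{i+1,l'}$. If a triple has image $0$, its middle entry is $0$ in $H_{i+1}$, hence in some $S_{i+1,l'}$, and the triple becomes $0$ there. The element $1$ is never the image of a triple or of $0$. $\blacksquare$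

Put $S=H_0$.

**Proposition 5.** The algebra $K_0[S]$, and hence $K[S]\cong K_0[S]\times K$, is regular provided that for infinitely many $l$, every square matrix $X$ over $\Lambda^{(l)}$ becomes regular under $\varphi_{B_{l'-1}}\cdots\varphi_{B_l}$ for some $l'>l$.

Here and below a homomorphism into a matrix ring is applied entrywise, and the result is viewed as a larger matrix.

**Proof.** Let $m_i=|E^{(i)}|$, $D_0=1$, $D_{i+1}=2m_iD_i$. Iterating $\Psi$ gives
$$K_0[S_{0,l}]\cong K\times M_{2m_0}(K_0[S_{1,l}])\cong\cdots\cong\prod_{i<l}M_{D_i}(K)\times M_{D_l}(\Lambda^{(l)}).$$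
By naturality of $\Psi$, the transition $S_{0,l}\to S_{0,l+1}$ is the identity on the factors with $i<l$. On $M_{D_l}(\Lambda^{(l)})$ it is induced by $\Lambda^{(l)}\to K_0[\mathcal E(F_{l+1};B_l)]\cong K\times M_{2m_l}(\Lambda^{(l+1)})$, whose second component is $\varphi_{B_l}$ by (4).

Every element of $K_0[S]$ is the image of some element of $K_0[S_{0,l}]$ for all large $l$. Take such an $l$ from the given infinite set, and let $X\in M_{D_l}(\Lambda^{(l)})$ be its last component. Passing to level $l'$, the last component becomes $\varphi_{B_{l'-1}}\cdots\varphi_{B_l}(X)$, which is regular for suitable $l'$. All other components lie in matrix algebras over $K$ and are regular. So the element is regular in $K_0[S_{0,l'}]$, hence in $K_0[S]$. $\blacksquare$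

**One letter per level is not enough.** Suppose every $E^{(i)}$ has one element. For the only letter $\alpha$,
$$\varphi_B(1-\alpha)=\begin{pmatrix}1-B&-1\\0&1\end{pmatrix},$$
and adding the second row to the first turns this into $(1-B)\oplus1$. If $B$ is the next letter $\beta$, then $1-\alpha$ has become $(1-\beta)\oplus 1$ up to invertible factors. If this choice is made at every level, we only ever reach $(1-\gamma)\oplus 1\oplus\cdots\oplus1$, up to equivalence, with $\gamma$ a letter. This is not regular: its regularity would give $(1-\gamma)z(1-\gamma)=1-\gamma$ with $z\in K[\gamma]$, so $z(1-\gamma)=1$, which is impossible. If instead some $B_i\in\{0,1\}$, then $\alpha^2=(e,B_i,e)\in\{0,\alpha\}$ in $H_i$, so the semigroup generated by the letter of level $i$ is finite. By (3), $\alpha^L$ at level $j<i$ equals $(e,\beta^{L-1},e)$ or has middle entry in $\{0,1\}$, so the semigroup generated by the letter of level $0$ is finite too. Thus the matrices $B_i$ have to serve two purposes at once, and we need several letters.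

## 6. Matrices up to constant blocks

To follow a matrix through many substitutions we need a notion of sameness that ignores constant blocks.

Let $\Lambda$ be a unital $K$-algebra. A rectangular matrix $Y$ over $\Lambda$ is *regular* if $YZY=Y$ for some $Z$. Two matrices of the same size are *equivalent* if one is obtained from the other by multiplication by invertible square matrices on both sides. A matrix is *constant* if its entries lie in $K$.

**Definition.** $Y\approx Y'$ if there are constant matrices $D,D'$ such that $Y\oplus D$ and $Y'\oplus D'$ are equivalent. Empty matrices (no rows or no columns) are allowed as constant matrices, so zero rows and columns may be added or removed.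

**Lemma 6.** (i) $\approx$ is transitive. (ii) If $Y\approx Y'$, then $Y$ is regular if and only if $Y'$ is. (iii) A unital $K$-algebra homomorphism $\varphi:\Lambda\to M_r(\Lambda')$, applied entrywise, preserves $\approx$ and regularity.

**Proof.** (i) If $Y\oplus D$ is equivalent to $Y'\oplus D'$, and $Y'\oplus D_1$ to $Y''\oplus D''$, then, up to permuting blocks, $Y\oplus D\oplus D_1$ is equivalent to $Y'\oplus D'\oplus D_1$ and hence to $Y''\oplus D''\oplus D'$.

(ii) If $Y=PY'Q$ with $P,Q$ invertible and $Y'Z'Y'=Y'$, then $Z=Q^{-1}Z'P^{-1}$ works for $Y$. Constant matrices are regular. And $Y\oplus Y'$ is regular if and only if both summands are: if $(Z_{ij})$ is a generalized inverse of the sum, its diagonal blocks are generalized inverses of the summands; the converse is clear.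

(iii) A constant $c$ goes to $cI_r$, so constant matrices go to constant matrices; invertible ones go to invertible ones; and $YZY=Y$ is preserved. $\blacksquare$

For finite-dimensional $K$-spaces $U,V$, a right $\Lambda$-module map $U\otimes\Lambda\to V\otimes\Lambda$ is a matrix over $\Lambda$ once bases are chosen; a change of bases is an equivalence. We write $f\otimes b:u\otimes\lambda\mapsto f(u)\otimes b\lambda$ and often abbreviate $(f\otimes b)u$ as $b\,f(u)$. Elements of $\Lambda$ thus commute with $K$-linear maps. We often write $G:U\to V$ for a map $U\otimes\Lambda\to V\otimes\Lambda$.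

**Lemma 7 (Schur).** Let $U=U_1\oplus U_2$, $V=V_1\oplus V_2$, and let the block $G_{11}:U_1\to V_1$ of $G$ be constant and bijective. Then $G\approx G_{22}-G_{21}G_{11}^{-1}G_{12}$. In particular $G\approx G_{22}$ if $G_{12}=0$ (the pivot rows vanish on $U_2$) or $G_{21}=0$ (the other rows vanish on $U_1$).

**Proof.** Multiplying $G$ by $\begin{pmatrix}1&0\\-G_{21}G_{11}^{-1}&1\end{pmatrix}$ on the left and by $\begin{pmatrix}1&-G_{11}^{-1}G_{12}\\0&1\end{pmatrix}$ on the right gives $G_{11}\oplus(G_{22}-G_{21}G_{11}^{-1}G_{12})$, and $G_{11}$ is constant. $\blacksquare$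

**Definition.** A *pencil* over $K\langle\alpha_e:e\in E\rangle$ is a map $Y=Y_0-\sum_eY_e\otimes\alpha_e$ with $Y_0,Y_e\in\operatorname{Hom}_K(U,V)$. It is *homogeneous* if $Y_0=0$.

**Lemma 8 (linearization).** Every matrix $X$ over $K\langle\alpha_e:e\in E\rangle$ is $\approx$ a pencil.

**Proof.** If $\deg X\le1$, then $X$ is a pencil. If $\deg X=d\ge2$, split off the first letter of each monomial of degree at least $2$: write $X=X'+\sum_e\alpha_eX^{(e)}$ with $\deg X'\le1$ and $\deg X^{(e)}\le d-1$. Let $A=(\alpha_e1)_e$ be a block row and $C=(X^{(e)})_e$ a block column, so $X=X'+AC$. Then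
$$\begin{pmatrix}1&-A\\0&1\end{pmatrix}\begin{pmatrix}X'&A\\-C&1\end{pmatrix}\begin{pmatrix}1&0\\C&1\end{pmatrix}=X\oplus1,$$
because the first product is $\begin{pmatrix}X'+AC&0\\-C&1\end{pmatrix}$. So $X\approx$ the middle matrix, which has degree at most $d-1$. Induct on $d$. $\blacksquare$

**Example 2.** For $X=1-\alpha_0\alpha_1$ take $X'=1$, $A=\alpha_0$, $C=-\alpha_1$. The pencil is $\begin{pmatrix}1&\alpha_0\\ \alpha_1&1\end{pmatrix}$.

## 7. One substitution applied to a pencil

A *linear relation* on a $K$-space $W$ is a subspace $\mathcal R\subseteq W\oplus W$. Write $\operatorname{dom}\mathcal R$ and $\operatorname{im}\mathcal R$ for its two projections. The graph of a linear map is a linear relation; in general a relation may be undefined on part of $W$, or multivalued. The next lemma says that a pencil enters the substitution $\varphi_B$ only through one linear relation per letter.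

**Lemma 9.** Let $Y=Y_0-\sum_eY_e\otimes\alpha_e$ be a pencil $U\to V$, and put
$$W=\operatorname{im}Y_0,\qquad N_e=\{n\in U:Y_en\in W\},\qquad \mathcal R_e=\{(Y_0n,Y_en):n\in N_e\}\subseteq W\oplus W .$$
Let $\Lambda$ be a unital $K$-algebra and $B\in M_E(\Lambda)$. Then $\varphi_B(Y)\approx G_B$, where
$$G_B:\bigoplus_e\mathcal R_e\otimes\Lambda\to W^E\otimes\Lambda,\qquad(\xi_e,\eta_e)_e\mapsto\Bigl(\xi_e-\sum_gB_{eg}\eta_g\Bigr)_e .\tag{5}$$
In particular, if $Y$ is homogeneous, then $\varphi_B(Y)$ is $\approx$ constant, hence regular.

**Proof.**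

**Step 1: write the map out and remove $B$ from the first rows.** By (4), $\varphi_B(Y)$ sends $(u,u')\in(U^E\oplus U^E)\otimes\Lambda$ to
$$\Bigl(\bigl(Y_0u_e-Y_e(\textstyle\sum_gB_{eg}u_g+u'_e)\bigr)_e,\ (Y_0u'_e)_e\Bigr).$$
Change variables by $u'_e=u''_e-\sum_gB_{eg}u_g$. The image becomes $\bigl((Y_0u_e-Y_eu''_e)_e,\ (Y_0u''_e-\sum_gB_{eg}Y_0u_g)_e\bigr)$. Now add $\sum_gB_{eg}(\text{first})_g$ to $(\text{second})_e$. Both operations are equivalences, and the result is
$$(u,u'')\mapsto\Bigl((Y_0u_e-Y_eu''_e)_e,\ \bigl(Y_0u''_e-\textstyle\sum_gB_{eg}Y_gu''_g\bigr)_e\Bigr).$$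

**Step 2: eliminate $u$.** Write $V=W\oplus V'$ with projection $q$ onto $V'$, and $U=U_0\oplus\ker Y_0$. Apply Lemma 7 with pivot $Y_0:U_0^E\to W^E$, taken in the $W$-part of the first rows. No other row involves the $U_0^E$-part of $u$, so we just delete pivot rows and columns. The $(\ker Y_0)^E$-part of $u$ gives zero columns. What remains is
$$u''\mapsto\Bigl((-qY_eu''_e)_e,\ \bigl(Y_0u''_e-\textstyle\sum_gB_{eg}Y_gu''_g\bigr)_e\Bigr).$$

**Step 3: restrict $u''_e$ to $N_e$.** We have $N_e=\ker(qY_e)$. Let $U=N_e\oplus N'_e$ and apply Lemma 7 with pivot $-qY_e:N'_e\to qY_e(N'_e)$ for all $e$ at once. These pivot rows vanish on $\bigoplus_eN_e$. So $u''_e$ gets restricted to $N_e$; the remaining part of the first rows is zero there; and the second rows take values in $W$ there, so their $V'$-parts are zero rows.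

**Step 4: pass to $\mathcal R_e$.** The map left over depends on $n_e\in N_e$ only through $(Y_0n_e,Y_en_e)\in\mathcal R_e$. The map $N_e\to\mathcal R_e$ is onto, and its kernel gives zero columns. This leaves $G_B$.

If $Y_0=0$, then $W=0$ and $G_B$ is an empty matrix. $\blacksquare$

**Example 3.** Three pencils with the letter $\alpha_0$ show what can occur. For $Y=1-\alpha_0$ (so $U=V=K$), $\mathcal R_0$ is the identity relation on $W=K$. For the row $Y=(1,\,-\alpha_0)$, with $U=K^2$, $V=K$, we have $N_0=U$ and $\mathcal R_0=K\oplus K$, a fully multivalued relation. For the column $Y=\begin{pmatrix}1\\ \alpha_0\end{pmatrix}$ we have $W=K\oplus0$, $N_0=0$ and $\mathcal R_0=0$, so its domain is $0$. If a further letter $\alpha_1$ does not occur in $Y=1-\alpha_0$, then $\mathcal R_1=\{(\xi,0):\xi\in K\}$.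

## 8. Parallel loops cancel in characteristic $p$

Here is the mechanism in its smallest form. Let $Y=1-\sum_eY_e\otimes\alpha_e$ with $U=V=K^r$ and $Y_0=1$. Then $\mathcal R_e$ is the graph of $Y_e$, and (5) reads
$$\varphi_B(Y)\approx\Bigl((\xi_e)_e\mapsto\bigl(\xi_e-\textstyle\sum_gB_{eg}Y_g\xi_g\bigr)_e\Bigr).$$
Regard $B$ as a weighted directed graph on $E$, with an arrow $g\to e$ of weight $B_{eg}$ whenever $B_{eg}\neq0$.

**Example 4.** Let $E=\{v,a_1,\dots,a_s\}$, $B_{a_jv}=\gamma$, $B_{va_j}=1$, all other entries $0$: this graph consists of $s$ loops at $v$. The rows are $\xi_v-\sum_jY_{a_j}\xi_{a_j}$ and $\xi_{a_j}-\gamma Y_v\xi_v$. Pivoting on the identity on the $\xi_{a_j}$, Lemma 7 gives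
$$\varphi_B(Y)\approx1-\gamma\sum_{j=1}^sY_{a_j}Y_v .\tag{6}$$
For $r=1$, all $Y_e=1$, and $s=p=\operatorname{char}K$, this is $1-p\gamma=1$. So $1-\sum_e\alpha_e$ has become invertible. Yet the semigroup has not collapsed: by (3), $\alpha_v\alpha_{a_1}\alpha_v=(v,\gamma,v)$, $\alpha_v\alpha_{a_1}\alpha_v\alpha_{a_1}\alpha_v=(v,\gamma^2,v)$, and so on. In characteristic $0$, (6) gives $1-s\gamma$, which is no better than $1-\alpha$; this agrees with Theorem A.

It is natural to try to treat every pencil with such a star of loops. This stops at two points.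

First, a loop carries a *transfer map*, the product of the $Y_e$ along it, and (6) is constant only if the transfer maps sum to zero. With $p=2$, $r=1$, $s=2$ and $(Y_v,Y_{a_1},Y_{a_2})=(1,1,t)$, where $t\in K$, $t\ne1$, we are left with $1-(1+t)\gamma$, which is not regular over $K[\gamma]$. In the scalar case one would rather use longer loops: words with the same letters in different orders have equal transfer maps, so $p$ of them cancel. For matrices this fails, but a count rescues it. The entries of a product of $\nu$ matrices taken from a pair $g_1,g_2$ are $\mathbb F_p$-combinations of monomials of degree $\nu$ in the entries of $g_1,g_2$. There are only polynomially many such monomials, while there are $2^\nu$ products, so some nonempty set of distinct products sums to zero. To use this, the graph must contain loops that read many long words. A letter must therefore remember a stretch of the word being read. Such letters are supplied by the *free steps* of §9, in which every entry of $B$ is a new letter.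

Second, for a general pencil the $\mathcal R_e$ are relations, with domains and ambiguities. This will be handled by words after which domains, kernels, images and ambiguities no longer change.

## 9. Free steps: letters that remember words

Let $A=\{0,1,2\}$ and let $E_N$ be the set of words of length $N$ over $A$. Let $\mathcal R_0,\mathcal R_1,\mathcal R_2$ be linear relations on a finite-dimensional $K$-space $W$. For $w=e_1\cdots e_N$ put
$$\mathcal R_w=\{(\xi_0,\xi_N):\ \exists\,\xi_1,\dots,\xi_{N-1}\text{ with }(\xi_{i-1},\xi_i)\in\mathcal R_{e_i}\text{ for all }i\},$$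
with $\mathcal R_\varnothing$ the equality relation. Such a sequence $\xi_0,\dots,\xi_N$ is called a *run reading* $w$. For $N\ge 1$ write $w^-=e_1\cdots e_{N-1}$, $w^+=e_2\cdots e_N$, and $w'\to w$ ("composable") if $w'^+=w^-$. Put $A_u=\operatorname{dom}\mathcal R_u$ and
$$\mathcal R^N_w=\{(\xi,\eta)\in\mathcal R_{e_1}:\ \eta\in\operatorname{dom}\mathcal R_{w^+}\}.$$
So $\mathcal R_w^N$ consists of the first steps of runs reading $w$. We have $\operatorname{dom}\mathcal R^N_w=A_w\subseteq A_{w^-}$; and if $w'\to w$ and $(\xi,\eta)\in\mathcal R^N_{w'}$, then $\eta\in A_{w'^+}=A_{w^-}$. So for $B\in M_{E_N}(\Lambda)$ we may define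
$$G^N_B:\bigoplus_w\mathcal R^N_w\otimes\Lambda\to\bigoplus_wA_{w^-}\otimes\Lambda,\qquad(\xi_w,\eta_w)_w\mapsto\Bigl(\xi_w-\sum_{w'\to w}B_{ww'}\eta_{w'}\Bigr)_w .\tag{7}$$
For $N=1$ every pair is composable, $A_\varnothing=W$, and (7) is (5).

Let $F^{(N)}$ be the $E_N\times E_N$ matrix over $K\langle\beta_x:x\in E_{N+1}\rangle$ with $F^{(N)}_{ww'}=\beta_x$ if $w'\to w$, where $x$ is the word with $x^-=w'$, $x^+=w$, and $F^{(N)}_{ww'}=0$ otherwise. For instance $F^{(1)}_{ba}=\beta_{ab}$ for $a,b\in A$.

**Example 5.** For $Y=1-\alpha_0-\alpha_1-\alpha_2$ all three relations are equality on $K$, all $A_u=K$, and $G^N_B$ is the matrix $I-B$ with the non-composable entries of $B$ deleted.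

**Lemma 10.** For $B\in M_{E_{N+1}}(\Lambda)$ we have $\varphi_B(G^N_{F^{(N)}})\approx G^{N+1}_B$. Hence, if $Y$ is a pencil over $K\langle\alpha_0,\alpha_1,\alpha_2\rangle$ with relations $\mathcal R_0,\mathcal R_1,\mathcal R_2$ from Lemma 9, $n\ge2$, and $B\in M_{E_n}(\Lambda)$, then
$$\varphi_B\,\varphi_{F^{(n-1)}}\cdots\varphi_{F^{(1)}}(Y)\approx G^n_B .$$

**Proof.**

**Step 1: compute the relations of the pencil $G^N_{F^{(N)}}$, in order to apply Lemma 9.** It is a pencil $Y_0-\sum_xY_x\otimes\beta_x$, where for $\mathbf n=(\xi_w,\eta_w)_w$ we have $Y_0(\mathbf n)=(\xi_w)_w$, and $Y_x(\mathbf n)$ is $\eta_{x^-}$ placed at the component $x^+$. The image of $Y_0$ is $\bigoplus_wA_w$. So the relation for $x$ consists of the pairs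
$$\bigl((\xi_w)_w,\ \eta_{x^-}\text{ at }x^+\bigr)\qquad\text{with }\eta_{x^-}\in A_{x^+}.$$
The $\xi_w$ with $w\ne x^-$ are free in $A_w$, so this relation is isomorphic to
$$\bigoplus_{w\neq x^-}A_w\ \oplus\ \{(\xi,\eta)\in\mathcal R^N_{x^-}:\eta\in A_{x^+}\}.$$
The last summand is $\mathcal R^{N+1}_x$: both ask for $(\xi,\eta)\in\mathcal R_{e_1}$ with $e_1$ the first letter of $x$ and $\eta\in A_{x^+}$, and the further condition $\eta\in A_{(x^-)^+}$ is automatic since $A_{x^+}\subseteq A_{(x^+)^-}=A_{(x^-)^+}$.

**Step 2: apply Lemma 9 and remove the free parts.** By Lemma 9, $\varphi_B(G^N_{F^{(N)}})\approx$ the map whose component at $(x,w)$, with values in $A_w$, is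
$$d^x_w-\sum_{y^+=w}B_{xy}\eta_y\quad(w\ne x^-),\qquad \xi_x-\sum_{y^+=x^-}B_{xy}\eta_y\quad(w=x^-),$$
where $d^x_w\in A_w$ is free and $(\xi_x,\eta_x)\in\mathcal R^{N+1}_x$. The $d^x_w$ occur nowhere else, so Lemma 7 with pivot the identity on the $d$'s deletes the components with $w\ne x^-$. The condition $y^+=x^-$ is $y\to x$, so what is left is $G^{N+1}_B$.

**Step 3: iterate.** By Lemma 9, $\varphi_{F^{(1)}}(Y)\approx G^1_{F^{(1)}}$. By the first claim, $\varphi_{F^{(N+1)}}(G^N_{F^{(N)}})\approx G^{N+1}_{F^{(N+1)}}$ for $N=1,\dots,n-2$, and $\varphi_B(G^{n-1}_{F^{(n-1)}})\approx G^n_B$. The $\varphi$'s preserve $\approx$ by Lemma 6, so induction gives the second claim. $\blacksquare$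

## 10. Stable words and a zero-sum family of transfer maps

The rest of the work is one lemma about three relations.

**Lemma 11.** Let $\mathcal R_0,\mathcal R_1,\mathcal R_2$ be linear relations on a finite-dimensional $K$-space $W$, $\operatorname{char}K=p$. There are $n\ge2$ and an $E_n\times E_n$ matrix $B$ with entries in $\{0,1,\gamma_0,\gamma_1,\gamma_2\}$ such that:

(a) over $K\langle\gamma_0,\gamma_1,\gamma_2\rangle$, $G^n_B\approx$ a homogeneous pencil;

(b) there are nonempty sets $\mathcal Q_0,\mathcal Q_1,\mathcal Q_2$ of words of the same length $\ell$ such that for every word $c=0^nQ^{(1)}0^nQ^{(2)}\cdots Q^{(r)}0^n$ with $r\ge1$ and $Q^{(i)}\in\mathcal Q_{k_i}$, with consecutive length-$n$ windows $w_1,\dots,w_L$,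
$$B_{w_Lw_{L-1}}\cdots B_{w_2w_1}=\gamma_{k_r}\cdots\gamma_{k_1}.$$

Part (a) will make matrices regular, since a homogeneous pencil dies in the next step by Lemma 9. Part (b) will keep the semigroup infinite. The proof fills this and the next two sections. This section constructs the $\mathcal Q_k$.

For a relation $\mathcal R$ let $\ker\mathcal R=\{\xi:(\xi,0)\in\mathcal R\}$ and $\operatorname{mul}\mathcal R=\{\eta:(0,\eta)\in\mathcal R\}$. For a subspace $X$ of $W$ let $\mathcal R(X)=\{\eta:(\xi,\eta)\in\mathcal R\text{ for some }\xi\in X\}$ and $\mathcal R^{-1}(X)=\{\xi:(\xi,\eta)\in\mathcal R\text{ for some }\eta\in X\}$.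

**Step 1: a word $C$ that makes everything independent of the context.** For words $w,u$ we have $\operatorname{dom}\mathcal R_{wu}\subseteq\operatorname{dom}\mathcal R_w$ and $\ker\mathcal R_{wu}\supseteq\ker\mathcal R_w$. Let $C'$ maximize $\dim\ker\mathcal R_w-\dim\operatorname{dom}\mathcal R_w$ over all words $w$. Then $\operatorname{dom}\mathcal R_{C'u}$ and $\ker\mathcal R_{C'u}$ do not depend on $u$. Dually, $\operatorname{im}\mathcal R_{uw}\subseteq\operatorname{im}\mathcal R_w$ and $\operatorname{mul}\mathcal R_{uw}\supseteq\operatorname{mul}\mathcal R_w$, so there is $C''$ such that $\operatorname{im}\mathcal R_{uC''}$ and $\operatorname{mul}\mathcal R_{uC''}$ do not depend on $u$. Put $C=1\,C'C''\,1$. Since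
$$\operatorname{dom}\mathcal R_{xy}=\mathcal R_x^{-1}(\operatorname{dom}\mathcal R_y),\quad\ker\mathcal R_{xy}=\mathcal R_x^{-1}(\ker\mathcal R_y),\quad\operatorname{im}\mathcal R_{xy}=\mathcal R_y(\operatorname{im}\mathcal R_x),\quad\operatorname{mul}\mathcal R_{xy}=\mathcal R_y(\operatorname{mul}\mathcal R_x),$$
the extra letters $1$ do no harm: for example $\operatorname{dom}\mathcal R_{Cu}=\mathcal R_1^{-1}(\operatorname{dom}\mathcal R_{C'C''1u})=\mathcal R_1^{-1}(\operatorname{dom}\mathcal R_{C'})$ and $\operatorname{im}\mathcal R_{uC}=\mathcal R_1(\operatorname{im}\mathcal R_{u1C'C''})=\mathcal R_1(\operatorname{im}\mathcal R_{C''})$, and in the same way for $\ker$ and $\operatorname{mul}$. So there are subspaces $D,\kappa,J,M$ of $W$ with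
$$\operatorname{dom}\mathcal R_{Cu}=D,\quad\ker\mathcal R_{Cu}=\kappa,\quad\operatorname{im}\mathcal R_{uC}=J,\quad\operatorname{mul}\mathcal R_{uC}=M\qquad\text{for all words }u.\tag{8}$$

**Step 2: transfer maps.** Let $x$ be a word that begins and ends with $C$ (possibly $x=C$). Then $\mathcal R_x$ induces an isomorphism
$$f_x:D/\kappa\to J/M,\qquad\xi+\kappa\mapsto\eta+M\quad\text{for }(\xi,\eta)\in\mathcal R_x .$$
Indeed, for $(\xi,\eta)\in\mathcal R_x$ we have $\xi\in\ker\mathcal R_x$ if and only if $\eta\in\operatorname{mul}\mathcal R_x$, by subtracting $(\xi,0)$ or $(0,\eta)$; this gives that $f_x$ is well defined and injective. It is defined on all of $D=\operatorname{dom}\mathcal R_x$ and onto as $J=\operatorname{im}\mathcal R_x$. Moreover, for all words $u,u'$,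
$$f_{CuCu'C}=f_{Cu'C}\,f_C^{-1}\,f_{CuC}.\tag{9}$$
To see this, let $\xi\in D$ and split a run reading $CuCu'C$ as $\xi\xrightarrow{Cu}a\xrightarrow{C}b\xrightarrow{u'C}\eta$. Then $(\xi,b)\in\mathcal R_{CuC}$, $(a,b)\in\mathcal R_C$ and $(a,\eta)\in\mathcal R_{Cu'C}$. So $f_{CuC}(\xi+\kappa)=b+M=f_C(a+\kappa)$ and $f_{Cu'C}(a+\kappa)=\eta+M$.

**Step 3: exponentially many words of one length.** Let $g_i=f_C^{-1}f_{CiC}\in GL(D/\kappa)$ for $i=1,2$. For $\mathbf a=a_1\cdots a_\nu\in\{1,2\}^\nu$, $\nu\ge1$, put
$$Q_{\mathbf a}=Ca_1Ca_2C\cdots a_\nu C.$$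
For fixed $\nu$ these are distinct words of the same length $\ell\ge2$; they begin and end with $C$, hence with the nonzero letter $1$. By (9) and induction on $\nu$,
$$f_{Q_{\mathbf a}}=f_C\,g_{a_\nu}\cdots g_{a_1}.$$

**Step 4: they span a space of polynomial dimension.** Let $\delta=\dim D/\kappa$. In a fixed basis, the entries of the products $g_{a_\nu}\cdots g_{a_1}$ are $\mathbb F_p$-combinations of monomials of degree $\nu$ in the $2\delta^2$ entries of $g_1,g_2$. There are at most $(\nu+1)^{2\delta^2}$ such monomials. So all $2^\nu$ products lie in an $\mathbb F_p$-space of dimension at most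
$$d:=\delta^2(\nu+1)^{2\delta^2}.$$
As $d$ is polynomial in $\nu$, we can fix $\nu$ with $2^\nu\ge3\bigl((p-1)d+1\bigr)$. Split $\{1,2\}^\nu$ into three classes, each of size at least $(p-1)d+1$.

**Step 5: vanishing sums.** We need the following.

**Lemma 12 (Olson).** Among $s>(p-1)d$ vectors $v_1,\dots,v_s\in\mathbb F_p^d$ there is a nonempty subfamily with zero sum.

**Proof.** If $d=0$ any vector will do. Otherwise the coordinates of $\sum_iv_ix_i^{p-1}=0$ are $d$ polynomial equations over $\mathbb F_p$ in $s$ unknowns, with zero constant terms and degrees adding up to at most $d(p-1)<s$. By the Chevalley–Warning theorem there is a nontrivial solution $x\in\mathbb F_p^s$. Since $x_i^{p-1}=1$ whenever $x_i\ne0$, the subfamily $\{i:x_i\neq0\}$ has zero sum. $\blacksquare$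

Applied to the products $g_{a_\nu}\cdots g_{a_1}$ from the $k$-th class, this gives a nonempty subset of the class. Let $\mathcal Q_k$ be the set of its words $Q_{\mathbf a}$. Then for $k=0,1,2$
$$\sum_{Q\in\mathcal Q_k}f_Q=0.\tag{10}$$
The $\mathcal Q_k$ are disjoint. Put $\mathcal Q=\mathcal Q_0\cup\mathcal Q_1\cup\mathcal Q_2$. This is the only place in the proof of Lemma 11 where $\operatorname{char}K=p$ is used.

## 11. Windows and the matrix $B$

**Step 6: positions of windows can be recognized.** Now we build the graph, with loops at one vertex, one for each $Q\in\mathcal Q$. Let $n=2\ell$ and $v=0^n$. For $Q\in\mathcal Q$ write $0^nQ0^n=c_0c_1\cdots c_{2n+\ell-1}$, so that $Q=c_n\cdots c_{n+\ell-1}$, and let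
$$\omega_Q(x)=c_x\cdots c_{x+n-1}\qquad(0\le x\le n+\ell).$$
Thus $\omega_Q(0)=\omega_Q(n+\ell)=v$. We record what a window knows.

(i) *For $0<x<n+\ell$ the word $\omega_Q(x)$ is not $v$, and it determines $x$.* For $1\le x\le n$ the window contains $c_n\ne0$, so it has exactly $n-x$ leading zeros. For $\ell\le x\le n+\ell-1$ it contains $c_{n+\ell-1}\neq0$, so it has exactly $x-\ell$ trailing zeros. Since $\ell\le n$, this covers all $x$ and shows $\omega_Q(x)\neq v$. For $1\le x<\ell$ the window ends with the prefix of $Q$ of length $x$, which begins with $1$, so it has fewer than $\ell$ trailing zeros; for $n<x\le n+\ell-1$ it has more than $n-\ell=\ell$. Now let $\omega_Q(x)=\omega_{Q'}(x')$. If $x,x'\le n$, compare leading zeros; if $x,x'\ge\ell$, compare trailing zeros; in both cases $x=x'$. Otherwise one of $x,x'$ is $<\ell$ and the other is $>n$, which is impossible.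

(ii) *For $\ell\le x\le n$ the word $\omega_Q(x)$ determines $Q$*, since it contains all of $Q$ at a place determined by $x$.

(iii) *For $1\le x\le\ell$ the word $\omega_Q(x)$ determines $\omega_Q(x-1)$.* Here $\omega_Q(x)=0^{n-x}\cdot(\text{prefix of }Q\text{ of length }x)$; delete the last letter and put $0$ in front.

(iv) *For $\ell\le x\le n+\ell-1$ the word $\omega_Q(x)$ determines $\omega_Q(x+1)$*: delete the first letter and append $c_{x+n}=0$.

**Step 7: the matrix.** Put
$$B_{\omega_Q(x+1),\,\omega_Q(x)}=\begin{cases}1&\text{if }0\le x\le n+\ell-1,\ x\neq\ell,\\ \gamma_k&\text{if }x=\ell,\ Q\in\mathcal Q_k,\end{cases}$$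
and let all other entries be $0$. This is well defined: for $0\le x\le n+\ell-1$ the word $\omega_Q(x)$ determines $x$ (it is $v$ if and only if $x=0$), and for $x=\ell$ it determines $Q$, hence $k$. All these pairs are composable: $\omega_Q(x)\to\omega_Q(x+1)$.

**Proof of (b).** The successive windows of $c=0^nQ^{(1)}0^n\cdots Q^{(r)}0^n$ form successive loops $v,\omega_{Q^{(i)}}(1),\dots,\omega_{Q^{(i)}}(n+\ell-1),v$. In the product, with later windows to the left, the $i$-th loop contributes the single factor $\gamma_{k_i}$ and otherwise factors $1$. So the product is $\gamma_{k_r}\cdots\gamma_{k_1}$.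

**Example 6.** For $Y=1-\alpha_0-\alpha_1-\alpha_2$ we have $\mathcal R_w=$ equality for all words $w$, so all $g_i=1$, and (10) says that $p$ divides each $|\mathcal Q_k|$. The graph of $B$ has exactly one loop at $v$ for each $Q\in\mathcal Q$, by (ii)–(iv): early windows determine their predecessors, later ones their successors, and $\omega_Q(\ell)$ determines $Q$. This is the star of Example 4 with loops that share initial and final parts.

## 12. Elimination: proof of part (a)

**Step 8: the rows of $G=G^n_B$.** Split the relevant words into early and late ones: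
$$\mathsf E=\{\omega_Q(x):1\le x\le\ell\},\qquad\mathsf L=\{\omega_Q(x):\ell+1\le x\le n+\ell-1\}.$$
By (i) they are disjoint and do not contain $v$. A word $w\notin\mathsf E\cup\mathsf L\cup\{v\}$ has zero row and column in $B$, so it contributes a constant direct summand $(\xi_w,\eta_w)\mapsto\xi_w$ of $G$; drop it. The remaining rows are as follows.

* At $\omega_Q(x)\in\mathsf E$: by (i) and (iii) the only $w'$ with nonzero weight is $\omega_Q(x-1)$, of weight $1$ since $x-1\neq\ell$. The row is $\xi_{\omega_Q(x)}-\eta_{\omega_Q(x-1)}$, where $\omega_Q(0)=v$.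
* At $\omega_Q(\ell+1)$, $Q\in\mathcal Q_k$: as $\ell+1\le n$, this word determines $Q$ by (ii), and the row is $\xi_{\omega_Q(\ell+1)}-\gamma_k\eta_{\omega_Q(\ell)}$.
* At $w\in\mathsf L$ of position $x\ge\ell+2$: $\xi_w-\sum\eta_{w'}$, over the distinct words $w'$ of the form $\omega_Q(x-1)$ with $\omega_Q(x)=w$. These $w'$ are late.
* At $v$: $\xi_v-\sum\eta_{w'}$, over the distinct words $w'$ of the form $\omega_Q(n+\ell-1)$. These $w'$ are late.

Put
$$U^*=\mathcal R^n_v\oplus\bigoplus_{w\in\mathsf E}\mathcal R^n_w,\quad U_2=\bigoplus_{w\in\mathsf L}\mathcal R^n_w,\quad V_1=\bigoplus_{w\in\mathsf E}A_{w^-},\quad V_2=A_{v^-}\oplus\bigoplus_{w\in\mathsf L}A_{w^-}.$$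
Then
$$G(u,u_2)=\Bigl(\Gamma_1u,\ \ Zu+\sum_k\gamma_kL_ku+\Gamma_2u_2\Bigr)\in V_1\oplus V_2\qquad(u\in U^*,\ u_2\in U_2)\tag{11}$$
with constant $\Gamma_1,Z,L_k,\Gamma_2$. Here $Zu$ is $\xi_v$ in $A_{v^-}$, and $L_ku$ has component $-\eta_{\omega_Q(\ell)}$ at $\omega_Q(\ell+1)$ for $Q\in\mathcal Q_k$, and $0$ elsewhere. The equation $\Gamma_1u=0$ says
$$\xi_{\omega_Q(x)}=\eta_{\omega_Q(x-1)}\qquad\text{for all }Q\in\mathcal Q,\ 1\le x\le\ell.\tag{12}$$
Let $U_1=\ker\Gamma_1$.

**Claim.** $U_1=U_1'+U_1''$ with subspaces such that $L_k(U_1')\subseteq\operatorname{im}\Gamma_2$ for all $k$, and $Z(U_1'')=0$.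

In words: the constant term $Z$ is felt only modulo $U_1''$, and on $U_1'$ the $\gamma$-terms can be absorbed by the late variables. So constants and $\gamma$'s can be separated.

**Step 9: the Claim implies (a).** We apply Lemma 7 three times.

First, let $U^*=U_1\oplus U_1^c$ and pivot on $\Gamma_1:U_1^c\to\operatorname{im}\Gamma_1$. The pivot rows vanish on $U_1\oplus U_2$. So $G$ reduces to the map $U_1\oplus U_2\to V_2$ of (11), up to zero rows.

Second, let $V_2=\operatorname{im}\Gamma_2\oplus Y$ with projection $q$ onto $Y$, and pivot on $\Gamma_2$ restricted to a complement of $\ker\Gamma_2$ in $U_2$. The $Y$-rows vanish on $U_2$. So, up to zero columns from $\ker\Gamma_2$, we are left with $q(Z+\sum_k\gamma_kL_k):U_1\to Y$.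

Third, let $U_1'''$ be a complement of $U_1'\cap U_1''$ in $U_1''$, so that $U_1=U_1'\oplus U_1'''$. On $U_1'$ we have $qL_k=0$, so the map is the constant $qZ$. On $U_1'''$ we have $Z=0$, so the map is $\sum_k\gamma_kqL_k$. Let $Y=qZ(U_1')\oplus Y'$ and pivot on $qZ$ restricted to a complement of its kernel in $U_1'$. The $Y'$-rows vanish on $U_1'$. So, up to zero columns, we are left with the $Y'$-component of $\sum_k\gamma_kqL_k$ on $U_1'''$. This is a homogeneous pencil $U_1'''\to Y'$, which is (a).

**Step 10: the two subspaces.** Write $n_w=(\xi_w,\eta_w)$ for the components of $u$. Let $U_1''=\{u\in U_1:n_v=0\}$. Clearly $Z(U_1'')=0$. The first letter of every early window is $0$, since it has $n-x\ge n-\ell>0$ leading zeros. So $\mathcal R^n_w\subseteq\mathcal R_0$ for $w\in\mathsf E$, and components at different early words can be compared. Let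
$$U_1'=\{u\in U_1:\ n_{\omega_Q(x)}=n_{\omega_{Q'}(x)}\ \text{ for all }Q,Q'\in\mathcal Q,\ 1\le x\le\ell\}.$$

**Step 11: $U_1=U_1'+U_1''$.** Given $u\in U_1$, we copy the branch of one $Q^*$ to all others. Fix $Q^*\in\mathcal Q$, and put $n'_v=n_v$ and
$$n'_{\omega_Q(x)}=n_{\omega_{Q^*}(x)}=:(\xi_x,\eta_x)\qquad\text{for all }Q\in\mathcal Q,\ 1\le x\le\ell.$$
This is well defined, as it depends only on $x$, which the word determines. We must check $n'_{\omega_Q(x)}\in\mathcal R^n_{\omega_Q(x)}$. As $(\xi_x,\eta_x)\in\mathcal R_0$, it remains to see that $\eta_x\in\operatorname{dom}\mathcal R_{\omega_Q(x)^+}$.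

Since $\omega_{Q^*}(\ell)=0^{n-\ell}Q^*$, we have $\eta_\ell\in\operatorname{dom}\mathcal R_{0^{n-\ell-1}Q^*}$. By (8), $\operatorname{dom}\mathcal R_Q=D$ for all $Q\in\mathcal Q$, so
$$\operatorname{dom}\mathcal R_{0^{n-\ell-1}Q}=\mathcal R_{0^{n-\ell-1}}^{-1}(D)$$
is the same for all $Q$. By (12) for $u$ and $Q^*$, $\xi_{x+1}=\eta_x$ for $1\le x<\ell$. Hence $\eta_x,\eta_{x+1},\dots,\eta_\ell$ is a run reading $0^{\ell-x}$, and so $\eta_x\in\operatorname{dom}\mathcal R_{0^{n-x-1}Q}$. By the description in (iii), $\omega_Q(x)^+$ is a prefix of $0^{n-x-1}Q$. So $\eta_x\in\operatorname{dom}\mathcal R_{\omega_Q(x)^+}$.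

The equations (12) for the resulting $u'$ are those of $u$ for $Q^*$ (for $x=1$: $\xi_1=\eta_v$). So $u'\in U_1'$. And $u-u'\in U_1$ has zero component at $v$, so $u-u'\in U_1''$.

**Step 12: $L_k(U_1')\subseteq\operatorname{im}\Gamma_2$.** Let $u\in U_1'$ and let $y=\eta_{\omega_Q(\ell)}$, which is the same for all $Q$. We construct late components whose image under $\Gamma_2$ is $-L_ku$, by continuing from $y$ along runs through all $Q\in\mathcal Q_k$ whose endpoints sum to zero.

*Choice of endpoints.* We have $y\in\operatorname{dom}\mathcal R_{0^{n-\ell-1}Q}$, so there is $s\in D$ with $(y,s)\in\mathcal R_{0^{n-\ell-1}}$. Fix $s$ and a run from $y$ to $s$, common to all $Q$. Put $T=\operatorname{dom}\mathcal R_{0^{n-1}}$. By (8), $s\in D=\operatorname{dom}\mathcal R_{Q0^{n-1}}$, so for each $Q\in\mathcal Q_k$ there is $z_Q\in T$ with $(s,z_Q)\in\mathcal R_Q$. By (10),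
$$\sum_{Q\in\mathcal Q_k}(z_Q+M)=\sum_{Q\in\mathcal Q_k}f_Q(s+\kappa)=0,$$
so $\sum z_Q\in M$; this sum also lies in the subspace $T$. Since $M=\operatorname{mul}\mathcal R_Q$ for every $Q$, we may subtract the sum from one of the $z_Q$: it stays in $T$, and $(s,z_Q)$ stays in $\mathcal R_Q$. So we may assume
$$\sum_{Q\in\mathcal Q_k}z_Q=0.\tag{13}$$

*Runs.* For $Q\in\mathcal Q_k$ choose a run
$$t^Q_{\ell+1}=y,\ \dots,\ t^Q_n=s,\ \dots,\ t^Q_{n+\ell}=z_Q,\qquad(t^Q_x,t^Q_{x+1})\in\mathcal R_{c_x},$$
reading $c_{\ell+1}\cdots c_{n+\ell-1}=0^{n-\ell-1}Q$. For $\ell+1\le x\le n+\ell-1$ we have $(t^Q_x,t^Q_{x+1})\in\mathcal R^n_{\omega_Q(x)}$. Indeed, from $t^Q_{x+1}$ the run continues to $z_Q$ reading $c_{x+1}\cdots c_{n+\ell-1}$. The remaining $x-\ell\le n-1$ letters of $\omega_Q(x)^+$ are zeros, which can be read from $z_Q\in T$.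

*Late components.* For $w\in\mathsf L$, of position $x$, put
$$n_w=\sum_{Q\in\mathcal Q_k,\ \omega_Q(x)=w}(t^Q_x,t^Q_{x+1})\in\mathcal R^n_w .$$

*Value of $\Gamma_2$.* At $w=\omega_Q(\ell+1)$, the late part of the row is $\xi_w$, and $w$ determines $Q$. The value is $y$ if $Q\in\mathcal Q_k$ and $0$ otherwise.

At $w\in\mathsf L$ of position $x\ge\ell+2$, we have $\xi_w=\sum t^Q_x$ over $Q\in\mathcal Q_k$ with $\omega_Q(x)=w$. The predecessors of $w$ are the distinct words $\omega_{Q''}(x-1)$ with $\omega_{Q''}(x)=w$, each of weight $1$. By (iv), as $x-1\ge\ell$, every $Q$ whose word $\omega_Q(x-1)$ is such a predecessor satisfies $\omega_Q(x)=w$, and conversely. So the sum of the $\eta$'s of the predecessors is again $\sum t^Q_x$ over $Q\in\mathcal Q_k$ with $\omega_Q(x)=w$. The value is $0$.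

At $v$, the value is minus the sum of the $\eta$'s of all distinct words $\omega_Q(n+\ell-1)$, which is $-\sum_{Q\in\mathcal Q_k}z_Q=0$ by (13).

Hence $\Gamma_2((n_w)_w)=-L_ku$. This proves the Claim and Lemma 11. $\blacksquare$

## 13. Treating all matrices in one tower

Until the end of §14 let $K$ be a *countable* field of characteristic $p$. We now choose the matrices $B_i$ of §5.

**Construction.** We build the tower in stages $\sigma=0,1,2,\dots$, each starting at a level $i_\sigma$ with $E^{(i_\sigma)}=\{0,1,2\}$; $i_0=0$. Let $\Lambda_\sigma=\Lambda^{(i_\sigma)}$. As $K$ is countable, there are countably many square matrices over $\Lambda_\sigma$; enumerate them as $X_{\sigma,0},X_{\sigma,1},\dots$. Fix a bijection $\sigma\mapsto(a(\sigma),b(\sigma))$ of $\mathbb N$ onto $\mathbb N^2$ with $a(\sigma)\le\sigma$, for instance Cantor's enumeration by diagonals.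

At stage $\sigma$, let $X$ be the image of $X_{a(\sigma),b(\sigma)}$ over $\Lambda_\sigma$ under the steps $\varphi$ already constructed; the condition $a(\sigma)\le\sigma$ makes this meaningful. Let $Y\approx X$ be a pencil (Lemma 8), let $\mathcal R_0,\mathcal R_1,\mathcal R_2$ be its relations (Lemma 9), and let $n,B$ be as in Lemma 11. Perform $n$ steps with the matrices
$$F^{(1)},\ \dots,\ F^{(n-1)},\ B$$
at the levels $i_\sigma,\dots,i_\sigma+n-1$. The letter sets at these levels are $E_1,\dots,E_n$. At level $i_{\sigma+1}=i_\sigma+n$ the letter set is that of $\gamma_0,\gamma_1,\gamma_2$, renamed $\{0,1,2\}$. Let $S=H_0$.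

**Regularity of $K[S]$.** By Lemma 10, the $n$ steps of stage $\sigma$ turn $Y$ into a matrix $\approx G^n_B$, and by Lemma 11(a) this is $\approx$ a homogeneous pencil over $\Lambda_{\sigma+1}$. As the steps preserve $\approx$, the same holds for the image of $X$. By Lemma 9 it becomes regular after one further step, whatever the matrix of that step is. Every $X_{a,b}$ is treated at some stage. So Proposition 5, applied with the levels $l=i_\sigma$, shows that $K[S]$ is regular.

## 14. An infinite subsemigroup with three generators

Let $T_i\subseteq H_i$ be the subsemigroup generated by the images of the letters $\alpha_e$, $e\in E^{(i)}$. By Proposition 4, $H_i=\mathcal E(H_{i+1};B_i)$ with $\alpha_e=(e,1,e)$, so (3) holds in $H_i$ with $B=B_i$. We show that $T_0$ is infinite by embedding, for each stage, the next $T$ properly into the previous one.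

**Step 1: reading a word through one stage.** Consider a stage starting at $i=i_\sigma$ with $n$ steps, and a word $c=c_1\cdots c_m$ as in Lemma 11(b). The product $\alpha_{c_m}\cdots\alpha_{c_1}$ is the reversed product of the letters indexed by the length-$1$ windows of $c$. At the $j$-th step, $1\le j<n$, the reversed product of the letters indexed by the successive length-$j$ windows of $c$ equals
$$(\text{last window},\ \cdot\ ,\text{first window})$$
by (3). Its middle entry is a product of entries $F^{(j)}_{w_{t+1}w_t}$, that is, by the definition of $F^{(j)}$, the reversed product of the letters indexed by the successive length-$(j+1)$ windows of $c$. At step $n$ the middle entry is $\gamma_{k_r}\cdots\gamma_{k_1}$ by Lemma 11(b). Since $c$ begins and ends with $0^n$,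
$$\alpha_{c_m}\cdots\alpha_{c_1}=\tau(h):=(0,(00,(\dots(0^n,h,0^n)\dots),00),0),\qquad h=\gamma_{k_r}\cdots\gamma_{k_1},$$
with $\tau(0)=0$. The map $\tau:H_{i+n}\to H_i$ is injective, since a triple determines its middle entry and nonzero elements go to nonzero ones.

**Step 2: comparing sizes.** The sets $\mathcal Q_k$ are nonempty, so all nonempty words in the $\gamma$'s occur as $h$, and $\tau(T_{i+n})\subseteq T_i$. On the other hand $\alpha_0=(0,1,0)\in T_i$ is nonzero and not in $\tau(T_{i+n})$: because $n\ge2$, the middle entry of a nonzero $\tau(h)$ is a triple, hence $\ne1$. So if $T_{i_\sigma}$ is finite, then $T_{i_{\sigma+1}}$ is finite and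
$$|T_{i_\sigma}|\ge|T_{i_{\sigma+1}}|+1 .$$

**Step 3: conclusion.** If $T_0$ were finite, then $|T_{i_0}|>|T_{i_1}|>|T_{i_2}|>\cdots$ would be an infinite strictly decreasing sequence of positive integers. So $T_0$ is infinite, and it is generated by the three elements $\alpha_0,\alpha_1,\alpha_2$. Finally, $S$ is a monoid with zero, and it is countable, because every $S_{0,l}$ is countable: the free monoids $F_l$ are countable and all index sets are finite.

## 15. All fields of characteristic $p$ at once

**End of the proof of Theorem B.** Apply the construction of §13 to the countable field $K=\overline{\mathbb F_p(t_1,t_2,\dots)}$, the algebraic closure of a rational function field in countably many variables. Let $S$ be the resulting monoid, let $L$ be any field of characteristic $p$, and let $a\in L[S]$.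

The coefficients of $a$ generate a finitely generated field $k_0\subseteq L$. It is a finite extension of a purely transcendental extension of $\mathbb F_p$ of finite transcendence degree. Sending a transcendence basis to some of the $t_i$ and extending to the finite extension, which is possible because $K$ is algebraically closed, we see that $k_0$ embeds in $K$. So $a\in k_0[S]\subseteq K[S]$ is regular in $K[S]$ by §13, hence regular in $k_0[S]$ by Lemma 3, hence regular in $L[S]$. By §14, $S$ contains an infinite $3$-generated subsemigroup. This proves Theorem B, and with Theorem A the Corollary. By Theorem C, this $S$ is periodic, and its subgroups are locally finite without elements of order $p$. $\blacksquare$
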